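
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\numberwithin{equation}{section}

\title{The constant $p^*-1$ is sharp for differentially subordinate harmonic functions}


\begin{abstract}
If $u$ and $v$ are Hilbert-space-valued harmonic functions on a domain, $|\nabla v|\le|\nabla u|$, and $|v(\xi)|\le|u(\xi)|$ at a base point $\xi$, then $\|v\|_p\le(p^*-1)\|u\|_p$ for $1<p<\infty$, where $p^*=\max\{p,p/(p-1)\}$ and $\|\cdot\|_p$ is the strong $p$-th norm defined by harmonic measure at $\xi$. We prove that the constant $p^*-1$ is best possible, already on the unit disc with $v$ real-valued and $u$ taking values in a finite-dimensional space. The method transfers $\pm1$-transforms of martingales to harmonic functions: the martingale differences become harmonic polynomials of very different frequencies, and differential subordination is restored by adding to $u$ coordinates of arbitrarily small size. For a fixed dimension $n$ and $p\ne2$, the constant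 is sharp if and only if $n\ge2$.
\end{abstract}

\section{The question and the results}

\subsection{The inequality}

Let $n\ge1$, let $D\subseteq\mathbb R^n$ be a domain, and let $\mathcal H$ be a separable Hilbert space. For a harmonic function $u:D\to\mathcal H$ put
\[
|\nabla u(x)|=\Big(\sum_{k=1}^n\Big|\frac{\partial u}{\partial x_k}(x)\Big|^2\Big)^{1/2}.
\]
A harmonic function $v:D\to\mathcal H$ is \emph{differentially subordinate} to $u$ if $|\nabla v(x)|\le|\nabla u(x)|$ for all $x\in D$.

Fix $\xi\in D$. We call a bounded subdomain $D_0$ of $D$ an \emph{admissible domain} if $\xi\in D_0\subset\overline{D_0}\subset D$, and we write $\mu_{D_0}^\xi$ for the harmonic measure on $\partial D_0$ with respect to $\xi$. Recall that this is the probability measure for which $\int\varphi\,d\mu_{D_0}^\xi$ is the value at $\xi$ of the (Perron) solution of the Dirichlet problem on $D_0$ with continuous boundary data $\varphi$; equivalently, it is the exit distribution from $D_0$ of Brownian motion started at $\xi$. We use two of its properties. If $h$ is continuous on $\overline{D_0}$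 and harmonic in $D_0$, then $\int h\,d\mu^\xi_{D_0}=h(\xi)$. If $h$ is continuous on $\overline{D_0}$ and subharmonic in $D_0$, then $h(\xi)\le\int h\,d\mu_{D_0}^\xi$.

For $1\le p<\infty$ the \emph{strong $p$-th norm} of $u$ is
\[
\|u\|_p=\sup_{D_0}\Big(\int_{\partial D_0}|u|^p\,d\mu_{D_0}^\xi\Big)^{1/p},
\]
the supremum being taken over all admissible domains $D_0$. Let $p^*=\max\{p,p/(p-1)\}$. It is known that, if $v$ is differentially subordinate to $u$ and $|v(\xi)|\le|u(\xi)|$, then
\begin{equation}\label{eq:known}
\|v\|_p\le(p^*-1)\|u\|_p,\qquad 1<p<\infty .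
\end{equation}
For given $p$, call $C$ an \emph{admissible constant} if $\|v\|_p\le C\|u\|_p$ holds for all $n$, $\mathcal H$, $D$, $\xi$ and all harmonic $u,v:D\to\mathcal H$ with $v$ differentially subordinate to $u$ and $|v(\xi)|\le|u(\xi)|$. The question answered here is whether $p^*-1$ is the smallest admissible constant.

For $p=2$ the answer is immediate. Since $\Delta|u|^2=2|\nabla u|^2$, the function $|u|^2-|v|^2$ is subharmonic, so its integral against $\mu^\xi_{D_0}$ is at least $|u(\xi)|^2-|v(\xi)|^2\ge0$. This is \eqref{eq:known} with constant $1$, and equality holds if $v=u$ is a nonzero constant. The question concerns $p\ne2$.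

There are reasons for a guess in either direction. Composed with Brownian motion started at $\xi$ and stopped on leaving $D_0$, the functions $u$ and $v$ become martingales, and $|\nabla v|\le|\nabla u|$ says that the quadratic variation of the second grows no faster than that of the first. So \eqref{eq:known} resembles an inequality for martingale transforms, and there no constant below $p^*-1$ is possible (Lemma~\ref{lem:burk}). But harmonic functions are far more rigid than martingales. Changing the sign of one increment of a martingale does not change the quadratic variation, whereas changing the sign of one summand of a harmonic function changes the length of its gradient through the cross terms. Moreover, in dimension one harmonic functions are affine, and we shall see that for $p\ne2$ the best constant there is indeed smaller than $p^*-1$. In dimension two, however, there is already enough room.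

\subsection{Results}

We use a condition stronger than differential subordination:
\begin{equation}\label{eq:S}\tag{S}
|\partial_ev(x)|\le|\partial_eu(x)|\quad\text{for all }x\in D\text{ and all unit vectors }e .
\end{equation}
Summing the squares over an orthonormal basis shows that \eqref{eq:S} implies $|\nabla v|\le|\nabla u|$. Let $\mathbb D$ be the open unit disc in $\mathbb R^2=\mathbb C$. A real-valued $v$ is regarded as $(v,0,\dots,0)\in\mathbb R^\ell$ when it is compared with an $\mathbb R^\ell$-valued $u$.

\begin{theorem}\label{thm:main}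
Let $1<p<\infty$ and $0<\delta<p^*-1$. There are $\ell\in\mathbb N$ and harmonic polynomial maps $u:\mathbb R^2\to\mathbb R^\ell$ and $v:\mathbb R^2\to\mathbb R$ such that \eqref{eq:S} holds on $\mathbb D$, $|v(0)|=|u(0)|$, and, for $D=\mathbb D$ and $\xi=0$,
\[
\|v\|_p>(p^*-1-\delta)\,\|u\|_p>0 .
\]
Hence, by \eqref{eq:known}, $p^*-1$ is the smallest admissible constant for every $1<p<\infty$.
\end{theorem}

The theorem is deduced from a general statement on martingales. A \emph{simple pair} $(f,g)$ with $K$ steps consists of a finite probability space with a filtration $\mathcal F_0\subset\dots\subset\mathcal F_K$, $\mathcal F_0$ trivial, a real martingale $f_k=\sum_{j\le k}d_j$ adapted to it (so $d_0$ is constant), and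
\[
g_k=\sum_{j\le k}\varepsilon_jd_j\qquad\text{with deterministic signs }\varepsilon_j\in\{1,-1\}.
\]
Let $\mathbb T=\mathbb R/2\pi\mathbb Z$, and let $m$ denote normalized Lebesgue measure on $\mathbb T$ and on its powers.

\begin{theorem}[Transference]\label{thm:trans}
Let $(f,g)$ be a simple pair with $K\ge1$ steps, and let $\ell=1+K(K-1)$. There are harmonic polynomial maps $u_i:\mathbb R^2\to\mathbb R^\ell$ and $v_i:\mathbb R^2\to\mathbb R$, $i\in\mathbb N$, uniformly bounded on $\overline{\mathbb D}$, satisfying \eqref{eq:S} on $\mathbb D$ and $|v_i(0)|=|u_i(0)|$, such that for every continuous $\Psi:\mathbb R^2\to\mathbb R$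
\[
\int_{\mathbb T}\Psi\big(|u_i(e^{i\theta})|,|v_i(e^{i\theta})|\big)\,dm(\theta)\longrightarrow E\,\Psi\big(|f_K|,|g_K|\big)\qquad(i\to\infty).
\]
\end{theorem}

\begin{corollary}\label{cor:weak}
In the weak-type inequality $\sup_{D_0}\mu^\xi_{D_0}(|v|\ge1)\le C\|u\|_1$ no constant $C<2$ is possible, even under \eqref{eq:S}, $|v(\xi)|=|u(\xi)|$, $D=\mathbb D$ and $\xi=0$.
\end{corollary}

\begin{theorem}\label{thm:dim}
Let $1<p<\infty$, $p\ne2$, and let $C_{n,p}$ be the smallest constant $C$ such that, for this fixed dimension $n$, $\|v\|_p\le C\|u\|_p$ holds for all $\mathcal H$, $D\subseteq\mathbb R^n$, $\xi$ and all harmonic $u,v:D\to\mathcal H$ with $v$ differentially subordinate to $u$ and $|v(\xi)|\le|u(\xi)|$.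
\begin{enumerate}
\item[(a)] $C_{n,p}=p^*-1$ for every $n\ge2$, even under \eqref{eq:S} with $v$ real-valued; but $C_{1,p}<p^*-1$. So for fixed $n$ the constant $p^*-1$ is sharp if and only if $n\ge2$.
\item[(b)] For every simply connected domain $D\subsetneq\mathbb R^2$ and every $\xi\in D$, the best constant for this fixed pair $(D,\xi)$ is $p^*-1$, even under \eqref{eq:S}.
\end{enumerate}
\end{theorem}

The bound $C_{1,p}<p^*-1$ uses two properties of a function of Burkholder, quoted in Section~\ref{sec:dim}; nothing else depends on that citation. In all our near-extremal pairs $v$ is scalar and $u$ is vector-valued, which the question permits. We make no claim about the best constant when $u$ and $v$ are both required to be real-valued.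

\section{The idea, on two frequencies}\label{sec:idea}

Take two independent uniform angles $\theta_1,\theta_2$ and the martingale with differences $d_1=\cos\theta_1$ and $d_2=\cos\theta_1\cos\theta_2$. With signs $-1,+1$ we have $f_2=d_1+d_2$ and $g_2=-d_1+d_2$. (This pair is not extremal for anything; it serves to show the mechanism.) A single angle $\theta$ replaces two independent ones if we put $\theta_1=\theta$ and $\theta_2=N\theta$ with $N$ large, since $(\theta,N\theta)$ becomes equidistributed on $\mathbb T^2$. Let $N\ge6$ be even, and let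
\[
w_1=\mathrm{Re}\,z,\qquad w_2=\tfrac12\,\mathrm{Re}\,(z^{N+1}+z^{N-1})
\]
be the harmonic extensions of $\cos\theta$ and $\cos\theta\cos N\theta$. Put $u^0=w_1+w_2$ and $v=-w_1+w_2$. On the unit circle, $(u^0,v)$ has nearly the law of $(f_2,g_2)$.

\emph{The difficulty.} The function $v$ is not differentially subordinate to $u^0$: we have
\[
|\nabla v|^2-|\nabla u^0|^2=-4\,\nabla w_1\cdot\nabla w_2=-2\,\mathrm{Re}\big((N+1)z^N+(N-1)z^{N-2}\big),
\]
and at $z=re^{i\pi/N}$, $0<r<1$, this equals $2(N+1)r^N+2(N-1)r^{N-2}\cos(2\pi/N)>0$. At such points near the circle the defect is of order $N$, so it is not a small error in the gradient.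

\emph{The remedy.} A large gradient need not come from a large function. For every unit vector $e$ and $|z|=r<1$,
\[
(\partial_ev)^2-(\partial_eu^0)^2=-4\,\partial_ew_1\,\partial_ew_2\le4\,|\nabla w_1|\,|\nabla w_2|\le4\cdot\tfrac12\big((N+1)r^N+(N-1)r^{N-2}\big)\le4Nr^{N-2}.
\]
If $\rho$ is holomorphic, then $\partial_e\rho=\rho'(z)e$ (with $e$ read as a complex number), so the pair $(\mathrm{Re}\,\rho,\mathrm{Im}\,\rho)$ contributes exactly $|\rho'|^2$ to the square of the derivative, in every direction $e$. To get $|\rho'|^2=4Nr^{N-2}$ we take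
\[
\rho(z)=\frac4{\sqrt N}\,z^{N/2},\qquad\rho'(z)=2\sqrt N\,z^{N/2-1}.
\]
Therefore $u=(u^0,\mathrm{Re}\,\rho,\mathrm{Im}\,\rho)$ and $v$ satisfy \eqref{eq:S}, while $|\rho|\le4/\sqrt N$ on $\overline{\mathbb D}$. The correction disappears in the limit, and the law of $(|u|,|v|)$ on the circle tends to that of $(|f_2|,|g_2|)$.

The reason why this works is a comparison of means. Near the circle the product of two gradients with frequencies $N_1\ll N_2$ can be of size $N_1N_2$, so $\rho'$ should have the size of the geometric mean $\sqrt{N_1N_2}$. In the interior this product decays with $r$ like a power of order $N_1+N_2$. This allows $\rho$ to have a frequency of the order of the arithmetic mean of $N_1$ and $N_2$, and integration divides by this frequency. The size of $\rho$ is thus of order $\sqrt{N_1N_2}/(N_1+N_2)$, which is small when the frequencies are far apart. In the general proof there is one such correction for each pair of martingale differences.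

\begin{remark}
Under \eqref{eq:S} the additional coordinates of $u$ cannot simply be omitted, since for two real-valued functions on a planar domain \eqref{eq:S} is very rigid. Suppose that $u$ and $v$ are real-valued and satisfy \eqref{eq:S}, and that $u$ is not constant. The functions $\varphi=u_x-iu_y$ and $\psi=v_x-iv_y$ are holomorphic, and $\partial_eu=\mathrm{Re}(\varphi e)$, $\partial_ev=\mathrm{Re}(\psi e)$. At points where $\varphi\ne0$, \eqref{eq:S} shows that $\mathrm{Re}(\varphi e)=0$ implies $\mathrm{Re}(\psi e)=0$, so $\psi/\varphi$ is real. A real-valued meromorphic function on a domain is constant, hence $v=cu+\mathrm{const}$ with $|c|\le1$. This says nothing about the weaker condition $|\nabla v|\le|\nabla u|$.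
\end{remark}

\section{The strong norm on the disc}

\begin{lemma}\label{lem:norm}
Let $1\le p<\infty$ and let $u$ be a harmonic map with values in $\mathbb R^\ell$.
\begin{enumerate}
\item[(i)] If $u$ is defined on a domain $D\ni\xi$ and $|u|^p\le h$ on $D$ for some harmonic function $h$ on $D$, then $\|u\|_p^p\le h(\xi)$.
\item[(ii)] If $u$ is harmonic on $\mathbb D$ and continuous on $\overline{\mathbb D}$, then, for $D=\mathbb D$ and $\xi=0$,
\[
\|u\|_p^p=\int_{\mathbb T}|u(e^{i\theta})|^p\,dm(\theta).
\]
\end{enumerate}
\end{lemma}

\begin{proof}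
(i) For every admissible domain $D_0$ we have $\int|u|^p\,d\mu^\xi_{D_0}\le\int h\,d\mu^\xi_{D_0}=h(\xi)$.

(ii) The function $|u|$ is continuous and is the supremum of the harmonic functions $\langle u,a\rangle$ over unit vectors $a$, so it is subharmonic. Then so is $|u|^p$, because $t\mapsto t^p$ is convex and increasing on $[0,\infty)$. Let $h$ be the Poisson integral of the boundary values of $|u|^p$. By the maximum principle $|u|^p\le h$ on $\mathbb D$, so (i) gives $\|u\|_p^p\le h(0)=\int_{\mathbb T}|u(e^{i\theta})|^p\,dm$. For the reverse inequality take $D_0=\{|z|<r\}$, for which $\mu_{D_0}^0$ is normalized arc length, and let $r\uparrow1$.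
\end{proof}

\section{Transference}

We now prove Theorem~\ref{thm:trans}. The proof places the martingale on the torus $\mathbb T^K$ so that the $k$-th difference depends on the first $k$ angles and has mean zero in the last one. It then smooths, replaces the $K$ angles by $N_1\theta,\dots,N_K\theta$ with rapidly increasing $N_k$, and adds the corrections of Section~\ref{sec:idea}. Thus two parameters occur: $R$ (smoothing) and $L$ (the ratio of consecutive frequencies). The order of choice matters: $R$ first, and then $L$ large depending on $R$.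

\subsection*{Step 1: the martingale on the torus}

Discard atoms of probability zero. To each atom $b$ of $\mathcal F_k$, $k\ge1$, we assign a Borel set $A_b\subset\mathbb T^k$ with $m(A_b)=P(b)$, by induction. If $b$ is contained in the atom $a$ of $\mathcal F_{k-1}$, let $A_b=A_a\times J_b$, where the half-open arcs $J_b$, $b\subset a$, partition $\mathbb T$ and $m(J_b)=P(b)/P(a)$. For $k=1$ simply $A_b=J_b$. Give $d_k$ on $A_b$ its value on $b$. Since the sets $A_b$ for the atoms $b$ of $\mathcal F_k$ partition $\mathbb T^k$, this defines $d_k\in L^\infty(\mathbb T^k)$. The joint law of $(f_K,g_K)$ is preserved. For $(\theta_1,\dots,\theta_{k-1})\in A_a$ (for $k=1$ there is no condition), the martingale property gives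
\[
\int_{\mathbb T}d_k\,dm(\theta_k)=\sum_{b\subset a}d_k(b)\,\frac{P(b)}{P(a)}=0
\qquad(1\le k\le K).
\]
Put $\tau=\sum_{k=0}^K\|d_k\|_\infty$.

Let $P_0=d_0$. For $k\ge1$ let $P_k$ be the $R$-th Fej\'er mean of $d_k$ in all $k$ variables, that is, the convolution of $d_k$ with the product of the kernels $\sum_{|j|<R}(1-|j|/R)e^{ij\theta_l}$, $l=1,\dots,k$. These kernels are nonnegative, have mean one and form an approximate identity as $R\to\infty$. So $P_k$ is a real trigonometric polynomial, $|P_k|\le\|d_k\|_\infty$, and $P_k\to d_k$ in $L^1$ as $R\to\infty$. Each Fourier coefficient of $P_k$ is a multiple of the corresponding one of $d_k$, and those with last frequency zero vanish because $\int d_k\,dm(\theta_k)=0$. Hence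
\begin{equation}\label{eq:Pk}
P_k(\theta_1,\dots,\theta_k)=\sum_{\alpha\in\Lambda_k}a_k(\alpha)e^{i\alpha\cdot\theta},\qquad\Lambda_k\subset\mathbb Z^k\text{ finite},\quad\alpha_k\ne0\text{ for }\alpha\in\Lambda_k .
\end{equation}
By boundedness and convergence in measure, for every continuous $\Psi$,
\begin{equation}\label{eq:limR}
\int_{\mathbb T^K}\Psi\Big(\Big|\sum_{k=0}^KP_k\Big|,\Big|\sum_{k=0}^K\varepsilon_kP_k\Big|\Big)\,dm\longrightarrow E\,\Psi(|f_K|,|g_K|)\qquad(R\to\infty).
\end{equation}
Fix $R$ for now.

\subsection*{Step 2: harmonic polynomials of separated frequencies}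

Choose an integer $M\ge1$ with $|\alpha_j|\le M$ for all coordinates of all $\alpha\in\Lambda_k$, $1\le k\le K$, and $A>0$ with $\sum_{\alpha\in\Lambda_k}|a_k(\alpha)|\le A$ for all $k\ge1$. For an integer $L\ge4M$ let
\[
N_k=4L^k\qquad(1\le k\le K).
\]
The factor $4$ will make the exponents of the corrections integers. If $\alpha\in\Lambda_k$, the substitution $\theta_j=N_j\theta$ turns $e^{i\alpha\cdot\theta}$ into $e^{i\nu\theta}$ with $\nu=\nu(\alpha)=\sum_{j\le k}\alpha_jN_j$. We claim
\begin{equation}\label{eq:nu}
\tfrac12N_k\le|\nu|\le2MN_k .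
\end{equation}
For $k=1$ this holds because $1\le|\alpha_1|\le M$. For $k\ge2$, since $N_j=N_{k-1}L^{j-k+1}$ for $j<k$ and $L\ge2$,
\[
\Big|\sum_{j<k}\alpha_jN_j\Big|\le M\sum_{j<k}N_j\le2MN_{k-1}=\frac{2M}L\,N_k\le\tfrac12N_k,
\]
while $N_k\le|\alpha_kN_k|\le MN_k$, and \eqref{eq:nu} follows. This is where the martingale property is used: it gives $\alpha_k\ne0$, so every frequency in the $k$-th piece is comparable to $N_k$, whatever the lower angles contribute.

Let $w_0\equiv d_0$ and, for $1\le k\le K$,
\[
w_k(re^{i\theta})=\sum_{\alpha\in\Lambda_k}a_k(\alpha)\,r^{|\nu(\alpha)|}e^{i\nu(\alpha)\theta}.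
\]
This is a harmonic polynomial with boundary values $w_k(e^{i\theta})=P_k(N_1\theta,\dots,N_k\theta)$. It is real, because its boundary values are real, and $w_k(0)=0$, because $|\nu|>0$. So $w_k$ is the sum of the real parts of its terms. The real part of a term is $\mathrm{Re}(az^{|\nu|})$ with $a=a_k(\alpha)$ if $\nu>0$ and $a=\overline{a_k(\alpha)}$ if $\nu<0$. Its gradient has length $|a_k(\alpha)|\,|\nu|\,r^{|\nu|-1}$. By \eqref{eq:nu}, for $|z|=r<1$,
\begin{equation}\label{eq:grad}
|\nabla w_k(z)|\le2AM\,N_k\,r^{N_k/2-1}\qquad(1\le k\le K).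
\end{equation}
The power of $r$ has to be kept: it is what allows corrections of high frequency, and hence of small size.

\subsection*{Step 3: the corrections and condition \eqref{eq:S}}

Let
\[
u^0=\sum_{k=0}^Kw_k,\qquad v=\sum_{k=0}^K\varepsilon_kw_k .
\]
The function $v$ is harmonic because the signs $\varepsilon_k$ are constants. For $1\le j<k\le K$ let
\[
\rho_{jk}(z)=\beta_{jk}z^{q_{jk}},\qquad q_{jk}=\frac{N_j+N_k}4\in\mathbb N,\qquad\beta_{jk}=\frac{16AM\sqrt{N_jN_k}}{N_j+N_k},
\]
and define $u:\mathbb R^2\to\mathbb R^\ell$, $\ell=1+K(K-1)$, by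
\[
u=\big(u^0,(\mathrm{Re}\,\rho_{jk},\mathrm{Im}\,\rho_{jk})_{1\le j<k\le K}\big).
\]
Here $\beta_{jk}$ is $8AM$ times the ratio of the geometric to the arithmetic mean of $N_j$ and $N_k$. Since $j<k$,
\begin{equation}\label{eq:beta}
\beta_{jk}\le16AM\sqrt{N_j/N_k}\le\frac{16AM}{\sqrt L}.
\end{equation}

Let $e$ be a unit vector and $|z|=r<1$. Expand both squares and use that $\varepsilon_j\varepsilon_k-1$ is $0$ if $\varepsilon_j=\varepsilon_k$ and $-2$ otherwise, and that $w_0$ is constant. With \eqref{eq:grad} this gives
\begin{align*}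
(\partial_ev)^2-(\partial_eu^0)^2
&=2\sum_{1\le j<k\le K}(\varepsilon_j\varepsilon_k-1)\,\partial_ew_j\,\partial_ew_k
=-4\sum_{\substack{1\le j<k\le K\\ \varepsilon_j\ne\varepsilon_k}}\partial_ew_j\,\partial_ew_k\\
&\le16A^2M^2\sum_{1\le j<k\le K}N_jN_k\,r^{(N_j+N_k)/2-2}.
\end{align*}
On the other hand $\beta_{jk}q_{jk}=4AM\sqrt{N_jN_k}$ and $2q_{jk}-2=(N_j+N_k)/2-2$, so
\begin{align*}
|\partial_eu|^2-(\partial_eu^0)^2
&=\sum_{1\le j<k\le K}|\rho_{jk}'(z)|^2=\sum_{1\le j<k\le K}\beta_{jk}^2q_{jk}^2\,r^{2q_{jk}-2}\\
&=16A^2M^2\sum_{1\le j<k\le K}N_jN_k\,r^{(N_j+N_k)/2-2}.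
\end{align*}
Comparison of the two displays gives $|\partial_ev|\le|\partial_eu|$ on $\mathbb D$, which is \eqref{eq:S}. Moreover $u(0)=(d_0,0,\dots,0)$ and $v(0)=\varepsilon_0d_0$, so $|v(0)|=|u(0)|$.

\subsection*{Step 4: the limits}

For every continuous function $\Phi$ on $\mathbb T^K$,
\begin{equation}\label{eq:equi}
\int_{\mathbb T}\Phi(N_1\theta,\dots,N_K\theta)\,dm(\theta)\longrightarrow\int_{\mathbb T^K}\Phi\,dm\qquad(L\to\infty).
\end{equation}
Indeed, for a character $\Phi=e^{i\alpha\cdot\theta}$ with $\alpha\ne0$, the frequency $\sum_j\alpha_jN_j=4\sum_j\alpha_jL^j$ is a nonzero polynomial in $L$. So it is nonzero for large $L$, and then the left side is $0$, as is the right side. Constants are trivial, and trigonometric polynomials are uniformly dense.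

The boundary values of $u^0$ and $v$ are $\sum P_k$ and $\sum\varepsilon_kP_k$ at the point $(N_1\theta,\dots,N_K\theta)$, so $|u^0|,|v|\le\tau$ on $\overline{\mathbb D}$ by the maximum principle. By \eqref{eq:beta}, in which $A$ and $M$ depend only on $R$, $0\le|u|-|u^0|\le\sum_{j<k}\beta_{jk}\to0$ uniformly on $\overline{\mathbb D}$ as $L\to\infty$. A continuous $\Psi$ is uniformly continuous on compact sets, so replacing $|u|$ by $|u^0|$ in the integral below produces an error that tends to zero. Then \eqref{eq:equi}, applied to $\Phi=\Psi(|\sum P_k|,|\sum\varepsilon_kP_k|)$, gives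
\begin{equation}\label{eq:limL}
\int_{\mathbb T}\Psi\big(|u(e^{i\theta})|,|v(e^{i\theta})|\big)\,dm(\theta)\longrightarrow\int_{\mathbb T^K}\Psi\Big(\Big|\sum_{k=0}^KP_k\Big|,\Big|\sum_{k=0}^K\varepsilon_kP_k\Big|\Big)\,dm\qquad(L\to\infty).
\end{equation}

It remains to choose one sequence that serves all $\Psi$. Let $Q=[0,\tau+1]^2$, and let $\Psi_1,\Psi_2,\dots$ be continuous functions on $\mathbb R^2$ whose restrictions are dense in $C(Q)$, for instance the polynomials with rational coefficients. For each $i$ take $R=i$, and then choose $L$ so large that $\sum_{j<k}\beta_{jk}\le1/i$ and that the integral on the left of \eqref{eq:limL} differs from its limit by less than $1/i$ for $\Psi=\Psi_1,\dots,\Psi_i$. Let $(u_i,v_i)$ be the resulting pair. By \eqref{eq:limR}, the asserted convergence holds for each $\Psi_l$. Since $\tau$ does not depend on $R$ or $L$, all values of $(|u_i|,|v_i|)$ on $\overline{\mathbb D}$ and all values of $(|f_K|,|g_K|)$ lie in $Q$. This gives the uniform boundedness, and also the convergence for every continuous $\Psi$: approximating $\Psi$ by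 some $\Psi_l$ within $\eta$ on $Q$ changes both integrals by at most $\eta$. This completes the proof of Theorem~\ref{thm:trans}. \qed

\section{The martingale constant and the proofs of Theorem \ref{thm:main} and Corollary \ref{cor:weak}}

Let $c_p\in[1,\infty]$ be the least constant with $\|g_K\|_p\le c_p\|f_K\|_p$ for all simple pairs $(f,g)$ (here $\|\cdot\|_p$ is the norm of $L^p$ of the probability space). The following lower bound is due to Burkholder \cite{B84}; we include a proof for completeness.

\begin{lemma}[{\cite{B84}}]\label{lem:burk}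
$c_p\ge p^*-1$ for $1<p<\infty$.
\end{lemma}

\begin{proof}
\emph{Duality.} Let $p'=p/(p-1)$. We show $c_p\le c_{p'}$, where we may assume $c_{p'}<\infty$. Let $(f,g)$ be a simple pair with signs $\varepsilon_k$, and let $h\in L^{p'}(\mathcal F_K)$ be real with martingale differences $h^{(0)}=Eh$ and $h^{(k)}=E[h|\mathcal F_k]-E[h|\mathcal F_{k-1}]$ for $k\ge1$. Put $T_\varepsilon h=\sum_k\varepsilon_kh^{(k)}$. The martingale $E[h|\mathcal F_k]$ and its transform form a simple pair, and martingale differences with different indices are orthogonal, so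
\[
E[g_Kh]=\sum_k\varepsilon_kE[d_kh^{(k)}]=E[f_K\,T_\varepsilon h]\le\|f_K\|_p\,c_{p'}\,\|h\|_{p'} .
\]
The supremum over $\|h\|_{p'}\le1$ gives $c_p\le c_{p'}$, and by symmetry $c_p=c_{p'}$. It therefore suffices to prove $c_p\ge p-1$ for all $1<p<\infty$, because then also $c_p=c_{p'}\ge p'-1$.

\emph{The value function.} Assume that $C:=c_p$ is finite. Let $V(x,y)=|y|^p-C^p|x|^p$ and
\[
U(x,y)=\sup E\,V(f_K,g_K),
\]
where the supremum is over all $K\ge0$, all martingales $f_k=x+\sum_{1\le j\le k}d_j$ on finite filtered probability spaces with $\mathcal F_0$ trivial, and all $g_k=y+\sum_{1\le j\le k}\varepsilon_jd_j$ with deterministic signs $\varepsilon_j$. Thus $U(x,y)$ is the best expected payoff that can be reached from $(x,y)$. It has the following properties.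
\begin{enumerate}
\item[1.] $U\ge V>-\infty$ (take $K=0$).
\item[2.] $U(\lambda x,\lambda y)=\lambda^pU(x,y)$ for $\lambda>0$, since $V$ has this property.
\item[3.] $U(-x,y)=U(x,y)$: replace $f$ by $-f$ and every $\varepsilon_j$, $j\ge1$, by $-\varepsilon_j$, which leaves $g$ unchanged.
\item[4.] $U(x,x)\le0$: a pair started at $(x,x)$ is a simple pair with $\varepsilon_0=1$, so $E|g_K|^p\le C^pE|f_K|^p$.
\item[5.] $U$ is concave, with values in $(-\infty,\infty]$, on each line of slope $\pm1$.
\end{enumerate}
For property 5 let $(x,y)=\lambda(x_1,y_1)+(1-\lambda)(x_2,y_2)$ with $0<\lambda<1$ and $y_1-y_2=\varepsilon(x_1-x_2)$, $\varepsilon\in\{1,-1\}$. At time $1$ jump, with sign $\varepsilon$, from $(x,y)$ to $(x_1,y_1)$ with probability $\lambda$ and to $(x_2,y_2)$ with probability $1-\lambda$. Afterwards, at the times $2,4,\dots$ perform, on the first event, the steps of a given pair started at $(x_1,y_1)$, with zero increments on the second event. At the times $3,5,\dots$ perform, on the second event, the steps of a given pair started at $(x_2,y_2)$, with zero increments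 on the first. (The underlying probability space is the disjoint union of those of the two given pairs, with weights $\lambda$ and $1-\lambda$.) Because the steps are interleaved, the sign at each time is deterministic. The expected payoff is $\lambda$ times that of the first pair plus $1-\lambda$ times that of the second. Taking suprema gives $U(x,y)\ge\lambda U(x_1,y_1)+(1-\lambda)U(x_2,y_2)$.

\emph{One line and its mirror image.} Let $F(s)=U(s,1-s)$, $s\in\mathbb R$. By property 5, $F$ is concave with values in $(-\infty,\infty]$, and $F(\frac12)\le0$ by property 4. Hence $F$ is finite everywhere: if $F(s_0)=\infty$, then $s_0\ne\frac12$, and concavity with a point $s_1$ on the other side of $\frac12$, where $F(s_1)>-\infty$, would give $F(\frac12)=\infty$. So $F$ has one-sided derivatives and $F'(0-)\ge F'(0+)$.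

The line $\{(s,1-s)\}$ crosses the axis $x=0$ at $(0,1)$. Beyond this point symmetry and homogeneity bring us back to the same line: for $t\ge0$,
\[
F(-t)=U(-t,1+t)=U(t,1+t)=(1+2t)^p\,U\Big(\frac t{1+2t},\frac{1+t}{1+2t}\Big)=(1+2t)^p\,F\Big(\frac t{1+2t}\Big).
\]
Taking right derivatives at $t=0$ we get $-F'(0-)=2pF(0)+F'(0+)$. Together with $F'(0-)\ge F'(0+)$ this gives $F'(0+)\le-pF(0)$. By concavity,
\[
F\Big(\frac1p\Big)\le F(0)+\frac1p\,F'(0+)\le0 .
\]
But $F(1/p)\ge V(1/p,1-1/p)=p^{-p}\big((p-1)^p-C^p\big)$. Hence $C\ge p-1$.
\end{proof}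

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $0<\delta<p^*-1$. By Lemma~\ref{lem:burk}, $p^*-1-\delta<c_p$, so there is a simple pair with
\[
\|g_K\|_p>(p^*-1-\delta)\|f_K\|_p .
\]
Here $\|f_K\|_p>0$. Otherwise $f_k=E[f_K|\mathcal F_k]=0$ almost surely for all $k$, so all differences vanish and $g_K=0$ almost surely, contradicting the strict inequality. Adding a zero step if necessary, we may assume $K\ge1$. Apply Theorem~\ref{thm:trans} with $\Psi(s,t)=|s|^p$ and with $\Psi(s,t)=|t|^p$. By Lemma~\ref{lem:norm}(ii), $\|u_i\|_p\to\|f_K\|_p>0$ and $\|v_i\|_p\to\|g_K\|_p$. So for large $i$ the pair $(u_i,v_i)$ has all the required properties.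

Since $v_i$ is differentially subordinate to $u_i$ on $\mathbb D$ and $|v_i(0)|=|u_i(0)|$, every admissible constant exceeds $p^*-1-\delta$ for each $\delta\in(0,p^*-1)$, that is, it is at least $p^*-1$. The constant $p^*-1$ is admissible by \eqref{eq:known}.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:weak}]
Consider the following simple pair, written as a motion of the point $(f,g)$ in the plane. It starts at $(\frac12,\frac12)$, so $\varepsilon_0=1$. In the first step, $\varepsilon_1=-1$ and the point moves to $(0,1)$ or to $(1,0)$, with probability $\frac12$ each. In the second step, $\varepsilon_2=1$; from $(1,0)$ the point moves to $(0,-1)$ or to $(2,1)$, with probability $\frac12$ each, and from $(0,1)$ it does not move. At the end $|g_2|=1$ always, and $E|f_2|=\frac14\cdot2=\frac12$.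

Let $(u_i,v_i)$ be the pairs of Theorem~\ref{thm:trans}. By that theorem with $\Psi(s,t)=|s|$ and Lemma~\ref{lem:norm}(ii), $\|u_i\|_1\to\frac12$. We must allow for the facts that $|v_i|$ is only close to $1$ on most of the circle, and that admissible domains stay inside $\mathbb D$. Let $0<\kappa<\frac12$. Take a continuous function $\Psi(s,t)=\chi(t)$ with $0\le\chi\le1_{\{t>1-\kappa\}}$ and $\chi(1)=1$. Then $m(|v_i(e^{i\theta})|>1-\kappa)\ge\int_{\mathbb T}\chi(|v_i(e^{i\theta})|)\,dm\to\chi(1)=1$. By uniform continuity of $v_i$ on $\overline{\mathbb D}$, for $r<1$ close enough to $1$ (depending on $i$) we have $|v_i(re^{i\theta})-v_i(e^{i\theta})|<\kappa$ for all $\theta$, hence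
\[
m\big(|v_i(re^{i\theta})|\ge1-2\kappa\big)\ge m\big(|v_i(e^{i\theta})|>1-\kappa\big).
\]
If the weak-type inequality holds with the constant $C$, apply it to $u_i/(1-2\kappa)$ and $v_i/(1-2\kappa)$. The domain $D_0=\{|z|<r\}$ then gives
\[
m\big(|v_i(e^{i\theta})|>1-\kappa\big)\le\frac{C\,\|u_i\|_1}{1-2\kappa}.
\]
Let $i\to\infty$ to get $1\le C/(2(1-2\kappa))$, and then $\kappa\to0$ to get $C\ge2$.
\end{proof}

\section{Other dimensions and domains}\label{sec:dim}

In this section $p\ne2$, so $p^*>2$. We prove Theorem~\ref{thm:dim}. The bounds $C_{n,p}\le p^*-1$, and likewise the upper bound in (b), are contained in \eqref{eq:known}.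

\subsection*{Dimension at least two}

For $n=2$ the claim follows from Theorem~\ref{thm:main}. Let $n\ge3$, and write $x=(y,x')$ with $y\in\mathbb R^2$, $x'\in\mathbb R^{n-2}$. Let $D=\mathbb D\times\mathbb R^{n-2}$, $\xi=0$, $\tilde u(x)=u(y)$ and $\tilde v(x)=v(y)$ with $u,v$ from Theorem~\ref{thm:main}. If $e'$ is the projection of the unit vector $e$ to the first two coordinates, then $\partial_e\tilde u(x)=\partial_{e'}u(y)$ and $\partial_e\tilde v(x)=\partial_{e'}v(y)$, where $\partial_{e'}$ is the derivative along the vector $e'$. This derivative is linear in $e'$, so \eqref{eq:S} for $u,v$ extends from unit vectors to all $e'$ and is inherited by $\tilde u,\tilde v$. Also $|\tilde v(0)|=|\tilde u(0)|$. It remains to show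
\[
\|\tilde u\|_p^p=\int_{\mathbb T}|u(e^{i\theta})|^p\,dm(\theta),
\]
and the same for $v$, whose proof is identical. Then, by Lemma~\ref{lem:norm}(ii), the ratio of norms is that of Theorem~\ref{thm:main}.

\emph{Upper bound.} Let $h$ be the Poisson integral of $|u|^p$ on $\partial\mathbb D$. As in the proof of Lemma~\ref{lem:norm}, $|u|^p\le h$ on $\mathbb D$, so $x\mapsto h(y)$ is a harmonic majorant of $|\tilde u|^p$ on $D$, and Lemma~\ref{lem:norm}(i) gives ``$\le$''.

\emph{Lower bound.} For $0<r<1$ and $t>0$ let $D_0=\{|y|<r\}\times\{|x'|<t\}$, and let $\Sigma_t=\partial D_0\cap\{|x'|=t\}$. The harmonic measure of $\Sigma_t$ is small for large $t$. To see this, consider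
\[
\omega(x)=|x'|^2+\frac{n-2}2\,\big(r^2-|y|^2\big),
\]
which is harmonic, since $\Delta|x'|^2=2(n-2)$ and $\Delta|y|^2=4$. It is nonnegative on $\overline{D_0}$ and at least $t^2$ on $\Sigma_t$. Hence
\[
\mu_{D_0}^0(\Sigma_t)\le t^{-2}\omega(0)=\frac{(n-2)r^2}{2t^2}\longrightarrow0\qquad(t\to\infty).
\]
Let $h_r$ be the Poisson integral in $\{|y|<r\}$ of the values of $|u|^p$ on $\{|y|=r\}$. The function $h_r(y)$, extended continuously to $\{|y|\le r\}$, agrees with $|\tilde u|^p$ on $\partial D_0\setminus\Sigma_t$, and both functions lie between $0$ and $G=\max_{\overline{\mathbb D}}|u|^p$. Therefore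
\[
\int_{\partial D_0}|\tilde u|^p\,d\mu_{D_0}^0\ge\int_{\partial D_0}h_r\,d\mu_{D_0}^0-G\,\mu_{D_0}^0(\Sigma_t)=\int_{\mathbb T}|u(re^{i\theta})|^p\,dm(\theta)-G\,\mu_{D_0}^0(\Sigma_t).
\]
Let $t\to\infty$ and then $r\uparrow1$.

\subsection*{Dimension one}

On an interval, harmonic functions are affine and harmonic measure has two atoms, so only a single martingale step is available. If $|u(\xi)|$ is not small compared with the norm of $u$, then there is a definite loss at the starting point; if it is small, then $v$ is essentially one increment dominated by that of $u$. The proof makes this quantitative. Let $\gamma_p=p(1-1/p^*)^{p-1}$ and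
\[
B(x,y)=\gamma_p\big(|y|-(p^*-1)|x|\big)\big(|x|+|y|\big)^{p-1},\qquad x,y\in\mathcal H .
\]
We use two facts proved by Burkholder (\cite{B91}; see also \cite{B88}):
\begin{enumerate}
\item[(i)] $|y|^p-(p^*-1)^p|x|^p\le B(x,y)$;
\item[(ii)] $t\mapsto B(x+th,y+tk)$ is concave on $\mathbb R$ whenever $|k|\le|h|$.
\end{enumerate}

Let $u(x)=a+b(x-\xi)$ and $v(x)=c+e(x-\xi)$ with $a,b,c,e\in\mathcal H$, $|c|\le|a|$ and $|e|\le|b|$. An admissible domain is an interval $D_0=(\xi-s,\xi+t)$ with $s,t>0$, and $\mu_{D_0}^\xi$ is the law of $\xi+X$, where $X\in\{-s,t\}$ and $EX=0$. Write $\|\cdot\|$ for the $L^p$-norm with respect to this law. By (i), (ii) and Jensen's inequality,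
\[
\|v\|^p-(p^*-1)^p\|u\|^p\le E\,B(a+bX,c+eX)\le B(a,c)\le-\gamma_p(p^*-2)|a|^p .
\]
The last step uses $|c|\le|a|$: then $|c|-(p^*-1)|a|\le-(p^*-2)|a|\le0$ and $(|a|+|c|)^{p-1}\ge|a|^{p-1}$. On the other hand,
\[
\|v\|\le|c|+\|eX\|\le|a|+\|bX\|\le2|a|+\|u\| .
\]
Put $\eta=(p^*-2)/4>0$. If $|a|\le\eta\|u\|$, then $\|v\|\le(1+2\eta)\|u\|=\frac{p^*}2\|u\|$. Otherwise $\|v\|^p\le\big[(p^*-1)^p-\gamma_p(p^*-2)\eta^p\big]\|u\|^p$. Since $D_0$ was arbitrary, we conclude, with $[\cdot]_+$ denoting the positive part,
\[
C_{1,p}\le\max\Big\{\frac{p^*}2,\ \big[(p^*-1)^p-\gamma_p(p^*-2)\eta^p\big]_+^{1/p}\Big\}<p^*-1 ,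
\]
where $p^*/2<p^*-1$ because $p^*>2$. This completes the proof of (a).

\subsection*{Simply connected planar domains}

Let $D\subsetneq\mathbb R^2$ be simply connected and $\xi\in D$. By the Riemann mapping theorem there is a conformal bijection $\psi:D\to\mathbb D$ with $\psi(\xi)=0$. With $u,v$ from Theorem~\ref{thm:main}, the functions $u\circ\psi$ and $v\circ\psi$ are harmonic, and $|v\circ\psi(\xi)|=|u\circ\psi(\xi)|$. The derivative of $\psi$ at each point is a positive multiple of a rotation. So $\partial_e(u\circ\psi)(x)=|\psi'(x)|\,(\partial_{e'}u)(\psi(x))$ for a unit vector $e'$ that depends only on $x$ and $e$; the same holds for $v$, and \eqref{eq:S} is preserved.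

Finally, the strong norms agree. The admissible domains are the subdomains that contain the base point and have compact closure in $D$, respectively in $\mathbb D$. Since $\psi$ and $\psi^{-1}$ map compact sets to compact sets, $D_0\mapsto\psi(D_0)$ is a bijection between the admissible domains for $(D,\xi)$ and those for $(\mathbb D,0)$. As $\psi$ is a homeomorphism near $\overline{D_0}$, it carries $\partial D_0$ to $\partial\psi(D_0)$. Composition with $\psi$ carries (Perron) solutions of the Dirichlet problem on $\psi(D_0)$ to solutions on $D_0$, so $\psi$ carries $\mu_{D_0}^\xi$ to $\mu_{\psi(D_0)}^0$. Hence $\|u\circ\psi\|_p=\|u\|_p$ and $\|v\circ\psi\|_p=\|v\|_p$, and (b) follows from Theorem~\ref{thm:main} and \eqref{eq:known}. \qed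

\begin{thebibliography}{9}

\bibitem{B84} Burkholder, Ann. Probab. \textbf{12} (1984), 647--702.

\bibitem{B88} Burkholder, Ast\'erisque \textbf{157--158} (1988), 75--94.

\bibitem{B91} Burkholder, \emph{Explorations in martingale theory and its applications}, Lecture Notes in Math. \textbf{1464} (1991), 1--66.

\end{thebibliography}

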